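\title{A finitely presented lattice-ordered group with soluble word problem and insoluble conjugacy problem}

\begin{abstract}
We construct a finitely presented lattice-ordered group whose word problem is soluble and whose conjugacy problem is insoluble. Its underlying group is abelian-by-(infinite cyclic). The construction has two parts. First, for an automorphism $\theta$ of a finitely presented abelian $\ell$-group $B$, a lexicographic mapping torus of $\theta$ is again finitely presented, and conjugacy of elements of $B$ in it is the orbit relation of $\theta$. Second, a reversible counter machine is simulated by a piecewise-linear automorphism of a free abelian $\ell$-group: configurations are encoded by bump functions, and two of these bump functions lie in one orbit of the automorphism exactly when the configurations lie in one orbit of the machine. We also find such a group with a single $\Sigma_1$-complete conjugacy class, and derive some consequences.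
\end{abstract}

\section{Introduction}

A \emph{lattice-ordered group}, or \emph{$\ell$-group}, is a group $G$ with a lattice order such that $x\le y$ implies $axb\le ayb$ for all $a,b\in G$. An \emph{$\ell$-group word} in $x_1,\dots,x_m$ is an expression built from these letters by multiplication, inversion, $\wedge$ and $\vee$. An $\ell$-group is \emph{finitely presented} if it has the form
\[
(x_1,\dots,x_m;\ r_1(x)=e,\dots,r_k(x)=e),
\]
that is, if it is the quotient of the free $\ell$-group on $x_1,\dots,x_m$ by the $\ell$-ideal (normal convex $\ell$-subgroup) generated by finitely many $\ell$-group words $r_1,\dots,r_k$.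

For such a $G$ the \emph{word problem} asks for an algorithm that decides, given a word $w(x)$, whether $w(x)=e$ in $G$. The \emph{conjugacy problem} asks for an algorithm that decides, given words $u(x),v(x)$, whether $g^{-1}ug=v$ in $G$ for some $g\in G$; we then write $u\sim v$. Since $w=e$ if and only if $w\sim e$, a solution of the conjugacy problem solves the word problem. Can the conjugacy problem be strictly harder, even insoluble when the word problem is soluble? This has been posed as an open problem. Finitely presented $\ell$-groups in which both problems are soluble abound: there is a known construction, for each $p\ge2$, that adjoins to a finitely presented $\ell$-group $G$ a generator $a\ge e$ such that $a^p$ centralizes $G$ and the conjugates of $G$ by $e,a,\dots,a^{p-1}$ are pairwise disjoint; the result is finitely presented, and its word and conjugacy problems have the same Turing degrees as those of $G$. Since it preserves both degrees, such a construction cannot separate the two problems. We separate them.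

\begin{theorem}\label{thm:A}
For every r.e.\ set $E\subseteq\mathbb N$ there are a finitely presented $\ell$-group $G$ with soluble word problem, whose underlying group is abelian-by-(infinite cyclic), and computable sequences of words $u_n,v_n$ such that for all $n$: $u_n$ and $v_n$ are conjugate in $G$ if and only if $n\in E$.
\end{theorem}

Taking $E$ non-recursive, we obtain a finitely presented $\ell$-group, metabelian as a group, with soluble word problem and insoluble conjugacy problem.

\medskip
\noindent\textbf{Where the answer comes from.}
Let $\theta$ be an automorphism of an abelian group $B$. In the semidirect product $B\rtimes\langle t\rangle$, where $t$ has infinite order and acts as $\theta$, two elements of $B$ are conjugate exactly when they lie in one orbit of $\theta$. To decide whether a given word is trivial, only finitely many applications of $\theta^{\pm1}$ are needed; to decide conjugacy, one has to look at a whole orbit. So one would guess that the two problems separate as soon as $\theta$ has complicated orbits. For $\ell$-groups this plan meets two difficulties.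

\emph{The order must be finitely presented.} The semidirect product has to be given a lattice order. The natural one is lexicographic, with $t$ above all of $B$; but ``$b\le t$ for all $b\in B$'' is an infinite list of relations. Section~\ref{sec:torus} shows how one auxiliary generator $w$, which $t$ conjugates to a large power of itself, forces all of them.

\emph{The automorphism must be complicated.} Automorphisms of a free abelian group of finite rank are given by integer matrices. Automorphisms of a free abelian $\ell$-group are \emph{piecewise} linear, and a piecewise-linear map can branch. Sections~\ref{sec:bumps} and~\ref{sec:machines} turn any reversible counter machine into such an automorphism: configurations become bump functions, and the automorphism moves each bump to the bump of an adjacent configuration. Section~\ref{sec:orbits} constructs reversible machines with undecidable orbits and proves Theorem~\ref{thm:A}.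

\medskip
\noindent\textbf{How complicated conjugacy can be.}
In every finitely presented $\ell$-group the conjugacy relation is r.e.\ (see Section~\ref{sec:prelim}), so the greatest complexity that a conjugacy class can have is $\Sigma_1$-completeness, meaning that it is r.e.\ and every r.e.\ set is many-one reducible to it. This is attained.

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(1)] There are a finitely presented abelian-by-(infinite cyclic) $\ell$-group $G$ with soluble word problem and one fixed element $u>e$ of $G$ such that the single conjugacy class $\{v:v\sim u\}$ is $\Sigma_1$-complete.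
\item[(2)] Adding to $G$ the single relation $u=e$ gives a finitely presented metabelian $\ell$-group whose word problem is $\Sigma_1$-complete.
\item[(3)] ``Abelian-by-(infinite cyclic)'' cannot be improved to ``abelian'': a finitely presented $\ell$-group that is abelian has soluble word and conjugacy problems.
\item[(4)] For every finitely presented $\ell$-group $L$, $L\times G$ is a finitely presented $\ell$-group whose word problem has the same Turing degree as that of $L$ and whose conjugacy problem is $\Sigma_1$-complete.
\end{enumerate}
\end{theorem}

Section~\ref{sec:B} proves Theorem~\ref{thm:B}; it is not needed for Theorem~\ref{thm:A}.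

\section{Preliminaries}\label{sec:prelim}

Throughout, $\mathbb N=\{0,1,2,\dots\}$ and $e$ is the identity.

\medskip
\noindent\textbf{$\ell$-groups.} In an $\ell$-group the maps $x\mapsto axb$ are order automorphisms, so they commute with $\vee$ and $\wedge$; inversion reverses the order. Hence
\begin{equation}\label{eq:join}
g\vee h=(gh^{-1}\vee e)h,\qquad g\wedge h=(g^{-1}\vee h^{-1})^{-1}.
\end{equation}
So a subgroup that contains $s\vee e$ together with each of its elements $s$ is an $\ell$-subgroup. Conjugation by an element is an $\ell$-automorphism, and therefore the centralizer of an element is an $\ell$-subgroup. Put $|g|=g\vee g^{-1}$; then $|g|\ge e$. If $e\le a\le b$, then $a^n\le b^n$ for $n\ge0$. Also $|ab|\le|a||b||a|$, since $ab\le|a||b|$ and $(ab)^{-1}\le|b||a|$.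

A subset $P$ of a group, invariant under conjugation, with $PP\subseteq P$ and $P\cap P^{-1}=\{e\}$ is the positive cone $\{g:g\ge e\}$ of the translation-invariant partial order $g\le h\Leftrightarrow g^{-1}h\in P$. If $g\vee e$ exists for every $g$, then all joins and meets exist and are given by \eqref{eq:join}, so this order is a lattice order.

In presentations, a relation $a=b$ means $ab^{-1}=e$ and $a\le b$ means $a\wedge b=a$. If elements of an $\ell$-group satisfy the relations of a presentation, they are the images of the generators under a unique $\ell$-homomorphism from the presented $\ell$-group, so they satisfy every relation that holds there.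

\medskip
\noindent\textbf{Computability.} The class of $\ell$-groups is defined by finitely many equations. So in a finitely presented $\ell$-group the pairs of equal words can be enumerated by equational deduction, and searching also over conjugators one sees that the set of pairs of conjugate words is r.e.

\section{Lexicographic mapping tori}\label{sec:torus}

\subsection{The smallest case}

Consider the $\ell$-group $(w,t;\ e\le w,\ e\le t,\ t^{-1}wt=w^2)$. From $wt=tw^2$ we get
\[
tw^{-1}=w^{-1}(wt)w^{-1}=w^{-1}(tw^2)w^{-1}=w^{-1}tw\ge e,
\]
so $w\le t$. Conjugating by $t^{l}$ fixes $t$ and turns $w$ into $w^{2^l}$. Hence $w^{2^l}\le t$ for \emph{all} $l\ge0$: the three relations force $t$ to be infinitely large compared with $w$. Conjugating in the other direction gives roots $w_l=t^lwt^{-l}$ of $w$, with $w_l^{2^l}=w$.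

The general construction uses $w$ as an intermediary between $t$ and a given $\ell$-group $B$. Conjugation by $t$ multiplies elements of $B$ by at most some factor $C$ per step; if it multiplies $w$ by more, then repeated conjugation shows that $w$, too, is infinitely large compared with $B$.

\subsection{The construction}

Let $B=(x_1,\dots,x_n;R)$ be a finitely presented $\ell$-group and $\theta$ an $\ell$-automorphism of $B$. Let $\theta_i(x)$ and $\theta_i'(x)$ be words representing $\theta(x_i)$ and $\theta^{-1}(x_i)$. Put
\[
y=|x_1|\vee\dots\vee|x_n|\ge e .
\]
The set $\{b:|b|\le y^L\text{ for some }L\in\mathbb N\}$ is a subgroup because $|b^{-1}|=|b|$ and $|ab|\le|a||b||a|$, and it contains $b\vee e$ with $b$ because $|b\vee e|=b\vee e\le|b|$. It contains all $x_i$, so it is all of $B$. Hence there is an integer $C\ge1$ with $|\theta(x_i)|\le y^C$ for all $i$. Fix an integer $M>C$, so that $M\ge2$, and define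
\begin{align*}
G(B,\theta)=\bigl(x_1,\dots,x_n,w,t;\ & R,\ [x_i,w]=e,\ e\le w,\ e\le t,\ |x_i|\le w,\\
& t^{-1}wt=w^M,\ t^{-1}x_it=\theta_i(x),\ tx_it^{-1}=\theta'_i(x)\bigr)_{1\le i\le n}.
\end{align*}

We compare it with a concrete $\ell$-group. As a group, let
\[
\hat G=(B\times\mathbb Z[1/M])\rtimes\langle t\rangle,\qquad t^{-1}bt=\theta(b),\quad t^{-1}\omega t=M\omega\qquad(b\in B,\ \omega\in\mathbb Z[1/M]),
\]
where $t$ has infinite order. Every element is uniquely of the form $t^k\omega b$. The quotient $H=\hat G/B=\mathbb Z[1/M]\rtimes\langle t\rangle$ is totally ordered by: $t^k\omega>e$ iff $k>0$, or $k=0<\omega$. Indeed, the elements declared positive are closed under products; they are closed under conjugation, which leaves $k$ unchanged and, when $k=0$, multiplies $\omega$ by a power of $M>0$; and for each $g\ne e$ exactly one of $g,g^{-1}$ is positive. Put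
\[
P=\{g\in\hat G:gB>e\text{ in }H\}\cup\{b\in B:b\ge e\}.
\]

\emph{With positive cone $P$, $\hat G$ is an $\ell$-group, and $B$ is an $\ell$-subgroup of it.} Clearly $PP\subseteq P$ and $P\cap P^{-1}=\{e\}$, and the order defined by $P$ extends that of $B$. The set $P$ is invariant under conjugation, because the order of $H$ is and because conjugation by $t^k\omega c$ acts on $B$ as $\theta^k$ followed by conjugation by $c\in B$, an $\ell$-automorphism of $B$. It remains to find $g\vee e$. If $gB>e$, it is $g$; if $gB<e$, it is $e$. If $g\in B$, it is the join $b$ of $g$ and $e$ in $B$: an upper bound $x$ of $g$ and $e$ either lies in $B$, and then $x\ge b$, or satisfies $xB>e$, and then $(b^{-1}x)B>e$ gives $x\ge b$.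

\begin{proposition}\label{prop:torus}
The assignment $x_i\mapsto x_i$, $w\mapsto1\in\mathbb Z[1/M]$, $t\mapsto t$ induces an $\ell$-isomorphism $G(B,\theta)\cong\hat G$. Consequently, for $G=G(B,\theta)$:
\begin{enumerate}
\item[(a)] if $B$ has soluble word problem, so has $G$;
\item[(b)] for $b,b'\in B$: $b\sim b'$ in $G$ if and only if $\theta^k(b)$ and $b'$ are conjugate in $B$ for some $k\in\mathbb Z$.
\end{enumerate}
\end{proposition}

\begin{proof}
All relations hold in $\hat G$. The images of the generators generate $\hat G$, because the conjugates $t^jwt^{-j}\mapsto M^{-j}$ generate $\mathbb Z[1/M]$. So there is a surjective $\ell$-homomorphism $\varphi:G\to\hat G$. To prove it injective, we show that every element of $G$ has a normal form $t^k\omega b$. The order relations have to be derived inside $G$ from the presentation, as in the smallest case.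

Let $B_G$ be the $\ell$-subgroup of $G$ generated by the $x_i$. All relations valid in $B$ hold in $B_G$. The last two families of relations give $t^{-1}B_Gt=B_G$. The centralizer of $w$ is an $\ell$-subgroup containing all $x_i$, so $w$ centralizes $B_G$. Put $w_j=t^jwt^{-j}\ge e$ for $j\in\mathbb Z$. Then $w_{j-1}=w_j^M$, so
\[
W=\bigcup_j\langle w_j\rangle
\]
is an ascending union of cyclic groups. It is normalized by $t$, and it centralizes $B_G$, because $w_j$ centralizes $t^jB_Gt^{-j}=B_G$. We write $y$ also for the element $|x_1|\vee\dots\vee|x_n|$ of $B_G$.

\smallskip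
(i) \emph{$|b|\le w_j$ for all $b\in B_G$ and $j\in\mathbb Z$.} The map $g\mapsto t^{-j}gt^j$ takes $w_j$ to $w$ and $B_G$ onto itself, so we may take $j=0$. Let $|b|\le y^L$. Since $t^{-1}yt=\bigvee_i|\theta_i(x)|\le y^C$, induction gives $t^{-k}yt^k\le y^{C^k}$ for $k\ge0$. As $y\le w$,
\[
t^{-k}|b|t^k\le y^{LC^k}\le w^{LC^k}.
\]
Conjugating back, $|b|\le w_k^{LC^k}$. Because $M>C$, we can choose $k$ with $LC^k\le M^k$, and then $|b|\le w_k^{M^k}=w_0=w$.

\smallskip
(ii) \emph{$\omega\le t$ for all $\omega\in W$.} From $wt=tw^M$ we get $tw^{-(M-1)}=w^{-1}tw\ge e$, so $t\ge w^{M-1}\ge w$. Conjugating by powers of $t$, $w_j\le t$ for all $j$. For $i\ge1$ choose $l$ with $M^l\ge i$; then $w_j^i\le w_j^{M^l}=w_{j-l}\le t$. For $i\le0$, $w_j^i\le e\le t$.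

\smallskip
Let $S=\{t^k\omega b:k\in\mathbb Z,\ \omega\in W,\ b\in B_G\}$. Since $t$ normalizes $W$ and $B_G$, and these centralize each other, $S$ is a subgroup. It contains all generators. We show that $s\vee e\in S$ for every $s=t^k\omega b\in S$.
\begin{itemize}
\item If $k\ge1$, then $(\omega b)^{-1}=\omega^{-1}b^{-1}\le\omega^{-1}w\le t\le t^k$ by (i) and (ii). So $s\ge e$.
\item If $k\le-1$, then $s^{-1}=t^{-k}\omega'b'$ with $\omega'\in W$, $b'\in B_G$. So $s^{-1}\ge e$, that is, $s\le e$.
\item If $k=0$ and $\omega=w_j^i$ with $i\ge1$, then $s\ge w_jb\ge e$, as $b^{-1}\le w_j$ by (i). If $i\le-1$, the same applied to $s^{-1}=w_j^{-i}b^{-1}$ gives $s\le e$.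
\item If $s=b\in B_G$, then $s\vee e\in B_G$.
\end{itemize}
Hence $S$ is an $\ell$-subgroup, and $S=G$.

Now suppose $\varphi(t^kw_j^ib)=e$. Then $k=0$ and $i/M^j=0$, so $i=0$. Moreover $b=\beta(x)$ for a word $\beta$ with $\beta(x)=e$ in $B$; hence $b=e$ in $B_G$. So $\varphi$ is injective.

(a) Represent elements of $\hat G$ as triples $(k,\omega,\beta)$ with $\omega\in\mathbb Z[1/M]$ and $\beta$ a word in the $x_i$. Products are computed by
\[
t^k\omega b\cdot t^{k'}\omega'b'=t^{k+k'}\,(M^{k'}\omega+\omega')\,(\theta^{k'}(b)b'),
\]
where $\theta^{\pm1}$ is applied by substituting the words $\theta_i,\theta'_i$. Inverses are given by $(t^k\omega b)^{-1}=t^{-k}\,(-M^{-k}\omega)\,\theta^{-k}(b^{-1})$. The element $g\vee e$ is computed by the case distinction above ($\beta\vee e$ if $k=0=\omega$), and general joins and meets by \eqref{eq:join}. So every word in the generators of $G$ can be evaluated to a triple, and $t^k\omega b=e$ iff $k=0$, $\omega=0$ and $b=e$ in $B$.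

(b) $(t^k\omega c)^{-1}\,b\,(t^k\omega c)=c^{-1}\theta^k(b)c$ for $k\in\mathbb Z$, $\omega\in\mathbb Z[1/M]$, $c\in B$.
\end{proof}

\begin{remark}
The condition $M>C$ cannot simply be dropped. Take $B=(x;\ )$, $\theta=\mathrm{id}$, $C=1$. With $M=1$ all relations of the presentation hold in $\mathbb Z$ for $x=w=t=1$, where $x^2\le w$ fails. So the presentation no longer forces $w$ to be infinitely large compared with $B$.
\end{remark}

When $B$ is abelian, (b) says that conjugacy of elements of $B$ in $G$ is the orbit relation of $\theta$. We now need a good supply of automorphisms $\theta$.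

\section{Moving bumps by piecewise-linear automorphisms}\label{sec:bumps}

\subsection{Free abelian lattice-ordered groups}

We recall why free abelian $\ell$-groups of finite rank are concrete, decidable and finitely presented. That $\mathbb Z$ generates the variety of abelian $\ell$-groups is Weinberg's theorem \cite{Weinberg}; we include a short argument for the form we need. It uses three textbook facts: an abelian $\ell$-group is a subdirect product of totally ordered abelian groups; the first-order theory of nonzero divisible totally ordered abelian groups is complete; and the theory of $(\mathbb R,+,<)$ is decidable.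

\begin{lemma}\label{lem:free}
Let $F_n=(x_1,\dots,x_n;\ [x_i,x_j]=e)_{1\le i,j\le n}$.
\begin{enumerate}
\item[(a)] $F_n$ is abelian. So the free abelian $\ell$-group of rank $n$ is finitely presented as an $\ell$-group.
\item[(b)] Mapping $x_i$ to the $i$-th coordinate function identifies $F_n$ with the $\ell$-group of functions $\mathbb R^n\to\mathbb R$ (with pointwise operations) generated by the coordinate functions.
\item[(c)] $F_n$ has soluble word problem.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The centralizer of $x_i$ is an $\ell$-subgroup containing all generators, so $x_i$ is central. Hence the centralizer of any element contains all generators and is everything.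

(b) Let $\beta$ be a word that is nonzero in $F_n$. We have to show that $\beta$ does not vanish identically on $\mathbb R^n$. There are a totally ordered abelian group $D$ and an $\ell$-homomorphism $F_n\to D$ that does not kill $\beta$. So $\beta$ takes a nonzero value in $D$, hence in the divisible hull of $D\ne0$. ``$\beta$ takes a nonzero value'' is a first-order sentence, so by completeness it holds in $\mathbb R$.

(c) By (b), $\beta=0$ in $F_n$ iff $\beta$ vanishes identically on $\mathbb R^n$, which is a first-order sentence over $(\mathbb R,+,<)$.
\end{proof}

From now on $B$ is the free abelian $\ell$-group on $x_1,\dots,x_m,z$, written additively and regarded as a group of functions of $(x,z)\in\mathbb R^m\times\mathbb R$. These functions are piecewise linear with integer coefficients, and $f(\lambda x,\lambda z)=\lambda f(x,z)$ for $\lambda\ge0$. In particular, the nonzero constants do not belong to $B$. The coordinate $z$ is there to replace them: the function $|z|\ge0$ plays the role of the constant $1$, and the hyperplane $z=1$ is where we look.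

\subsection{Boxes, bumps and tests}

For $p\in\mathbb Z^m$ let
\[
\mathrm{Box}(p)=\bigl\{(x,z):\bigl|x_i-p_i|z|\bigr|\le\tfrac14|z|\text{ for all }i\bigr\},\qquad
b_p=\Bigl(|z|-4\bigvee_i\bigl|x_i-p_i|z|\bigr|\Bigr)\vee0\in B .
\]
On the hyperplane $z=1$, $\mathrm{Box}(p)$ is a cube of side $\frac12$ around the lattice point $p$, and $b_p$ is a bump with support in this cube and with peak at $p$. We have
\begin{equation}\label{eq:bump}
b_p=0\ \text{outside }\mathrm{Box}(p),\qquad b_p(p,1)=1,\qquad b_p(q,1)=0\ \ (q\in\mathbb Z^m,\ q\ne p),
\end{equation}
the last because $1-4\max_i|q_i-p_i|<0$. In particular $p\mapsto b_p$ is injective.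

To let one coordinate influence another we need elements of $B$ that recognize an integer. For $a\in\mathbb Z$ put
\[
\chi_a(x_i)=\Bigl(\bigl(2|z|-4\bigl|x_i-a|z|\bigr|\bigr)\wedge|z|\Bigr)\vee0\in B .
\]
Then
\begin{equation}\label{eq:chi}
\text{on }\mathrm{Box}(p):\qquad\chi_a(x_i)=|z|\ \text{ if }p_i=a,\qquad\chi_a(x_i)=0\ \text{ if }p_i\ne a .
\end{equation}
Indeed, if $p_i=a$, then $2|z|-4\bigl|x_i-a|z|\bigr|\ge|z|$. If $p_i\ne a$, then $\bigl|x_i-a|z|\bigr|\ge|z|-\frac14|z|=\frac34|z|$, so $2|z|-4\bigl|x_i-a|z|\bigr|\le-|z|\le0$.

\subsection{The smallest case: testing a counter for zero}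

\begin{example}\label{ex:zero}
Let $m=2$ and consider the map
\[
\Phi:(x_1,x_2,z)\mapsto(x_1+\chi_0(x_2),\,x_2,\,z)
\]
of $\mathbb R^3$. It is bijective, with inverse $(x_1,x_2,z)\mapsto(x_1-\chi_0(x_2),x_2,z)$. Composition with $\Phi$ and with $\Phi^{-1}$ maps the coordinate functions into $B$, so $\theta:g\mapsto g\circ\Phi$ is an $\ell$-automorphism of $B$. By \eqref{eq:chi}, on $\mathrm{Box}(p)$ the map $\Phi$ is the translation by $|z|$ in the direction of $x_1$ if $p_2=0$, and the identity if $p_2\ne0$. It maps $\mathrm{Box}(p)$ onto $\mathrm{Box}(p_1+1,p_2)$ or onto itself, respectively. Hence (the details are in Lemma~\ref{lem:translate} below)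
\[
\theta(b_{(p_1,p_2)})=b_{(p_1-1,p_2)}\ \text{ if }p_2=0,\qquad\theta(b_{(p_1,p_2)})=b_{(p_1,p_2)}\ \text{ if }p_2\ne0 .
\]
Here $|\theta(x_1)|\le|x_1|+|z|\le2y$ for $y=|x_1|\vee|x_2|\vee|z|$, so we may take $C=2$ and $M=3$. In the explicit finitely presented $\ell$-group $G(B,\theta)$ the elements $b_{(0,j)}$ and $b_{(1,j)}$ are conjugate if and only if $j=0$. The conjugacy problem has performed a zero test on the counter $x_2$.
\end{example}

What $\Phi$ does between the boxes is of no concern: bumps live in boxes, and boxes are moved rigidly. This survives composition, and it is the point of the next definition.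

\subsection{Admissible shears}

\begin{definition}
An \emph{admissible shear} is a map $\Phi:(x,z)\mapsto(x+fe_j,z)$ of $\mathbb R^{m+1}$, where $e_j$ is the $j$-th unit vector and $f\in B$ is given by a word not involving $x_j$ such that for each $p\in\mathbb Z^m$ there is an integer $f_p$ with $f=f_p|z|$ on $\mathrm{Box}(p)$.
\end{definition}

Since $f$ does not involve $x_j$, $\Phi$ is a bijection whose inverse is the shear of $-f$. So $\Phi^*:g\mapsto g\circ\Phi$ is an $\ell$-automorphism of $B$: both $\Phi^*$ and its inverse map the coordinate functions into $B$. The integer $f_p=f(p,1)$ does not depend on $p_j$, so $\tilde\Phi:p\mapsto p+f_pe_j$ is a permutation of $\mathbb Z^m$ with inverse $p\mapsto p-f_pe_j$. On $\mathrm{Box}(p)$ the map $\Phi$ is $(x,z)\mapsto(x+(\tilde\Phi(p)-p)|z|,z)$.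

For a composite $\Phi$ of admissible shears let $\tilde\Phi$ be the composite of the corresponding permutations. (It is determined by $\Phi$, since $\Phi(p,1)=(\tilde\Phi(p),1)$.) Again $\Phi$ is a bijection and $\Phi^*$ is an $\ell$-automorphism of $B$.

\begin{lemma}\label{lem:translate}
Let $\Phi$ be a composite of admissible shears. Then for all $p\in\mathbb Z^m$
\begin{equation}\label{eq:rigid}
\Phi(x,z)=(x+(\tilde\Phi(p)-p)|z|,z)\ \text{ on }\mathrm{Box}(p),\qquad\Phi(\mathrm{Box}(p))=\mathrm{Box}(\tilde\Phi(p)),
\end{equation}
and
\begin{equation}\label{eq:translate}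
(\Phi^*)^k(b_p)=b_{\tilde\Phi^{-k}(p)}\qquad(k\in\mathbb Z).
\end{equation}
\end{lemma}

\begin{proof}
For one shear, the first part of \eqref{eq:rigid} was noted above. The second follows: for each $z$, the translation by $(\tilde\Phi(p)-p)|z|$ maps the section of $\mathrm{Box}(p)$ at height $z$ onto that of $\mathrm{Box}(\tilde\Phi(p))$. If \eqref{eq:rigid} holds for $\Phi_1$ and $\Phi_2$ and $p'=\tilde\Phi_1(p)$, $p''=\tilde\Phi_2(p')$, then on $\mathrm{Box}(p)$ the map $\Phi_1$ adds $(p'-p)|z|$ to $x$ and leads onto $\mathrm{Box}(p')$, where $\Phi_2$ adds $(p''-p')|z|$ and leads onto $\mathrm{Box}(p'')$. So \eqref{eq:rigid} holds for $\Phi_2\circ\Phi_1$.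

Let $q=\tilde\Phi^{-1}(p)$. On $\mathrm{Box}(q)$, $b_p(\Phi(x,z))=b_p(x+(p-q)|z|,z)=b_q(x,z)$. If $(x,z)\notin\mathrm{Box}(q)$, then $\Phi(x,z)\notin\mathrm{Box}(p)$, since $\Phi$ is bijective and $\Phi(\mathrm{Box}(q))=\mathrm{Box}(p)$; so $b_p(\Phi(x,z))=0=b_q(x,z)$. Thus $\Phi^*(b_p)=b_{\tilde\Phi^{-1}(p)}$ for all $p$, and \eqref{eq:translate} follows by iterating $\Phi^*$ and its inverse.
\end{proof}

\section{Reversible counter machines as automorphisms}\label{sec:machines}

\subsection{Tables and machines}

An automorphism is invertible, so it can only simulate a machine whose steps are invertible. The following format makes this automatic: a step first changes the counters by a vector that depends only on the state, and then permutes the states in a way that depends only on which counters vanish.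

\begin{definition}
A \emph{table} consists of a finite state set $Q$, a number $d\ge1$ of integer counters, vectors $v_s\in\mathbb Z^d$ $(s\in Q)$ and, for each \emph{pattern} $\varepsilon\in\{0,1\}^d$, a partial injective map $\pi_\varepsilon$ from $Q$ to $Q$. It is a \emph{machine} if all $\pi_\varepsilon$ are permutations of $Q$. The pattern $\varepsilon(X)$ of $X\in\mathbb Z^d$ has $\varepsilon_k=0$ iff $X_k=0$. The \emph{step map} is the partial map $T$ on the set $Q\times\mathbb Z^d$ of \emph{configurations} given by
\[
T(s,X)=(\pi_{\varepsilon(X')}(s),X'),\qquad X'=X+v_s .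
\]
\end{definition}

The map $T$ is the composite of the bijection $(s,X)\mapsto(s,X+v_s)$ and the partial injection $(s,X')\mapsto(\pi_{\varepsilon(X')}(s),X')$. So it is injective, and for a machine it is bijective; by an \emph{orbit} of a machine we then mean a two-sided orbit of $T$. We specify tables by \emph{rules} ``$(s;\text{condition})\to s'$'', meaning that $\pi_\varepsilon(s)=s'$ for all patterns $\varepsilon$ satisfying the condition; \emph{the condition refers to the counters after the vector $v_s$ has been added}. We call such rules injective if for each fixed pattern they define a partial injective function of $s$. As $Q$ is finite, a partial injective map of $Q$ extends to a permutation. So every table extends to a machine with the same states and vectors, whose step map extends that of the table. The extension is arbitrary, and we must take care not to depend on it.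

\subsection{Realization by shears}

\begin{lemma}\label{lem:realize}
Consider a machine with $Q=\{1,\dots,N\}$, $d$ counters and step map $T$. Let $m=d+2$, name the coordinates of $\mathbb Z^m$ as $y_1,y_2,X_1,\dots,X_d$, and put $\iota(i,X)=(i,0,X)\in\mathbb Z^m$. There is a composite $\Phi$ of admissible shears with $\tilde\Phi\circ\iota=\iota\circ T$.
\end{lemma}

The coordinate $y_1$ stores the state. Changing the counters is done as in Example~\ref{ex:zero}. Permuting states is less direct, because a shear that changes $y_1$ may not look at $y_1$. For this purpose we keep an auxiliary coordinate $y_2$, equal to $0$ before and after.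

\begin{proof}
Let $V$ be the composite of the shears
\[
X_k\mathrel{+}=\sum_iv_{i,k}\,\chi_i(y_1)\qquad(k=1,\dots,d),
\]
where $v_{i,k}$ is the $k$-th entry of $v_i$. They are admissible by \eqref{eq:chi}, and $\tilde V\iota(i,X)=\iota(i,X+v_i)$.

For a pattern $\varepsilon$ let $c_\varepsilon=\bigwedge_kg_k$, where $g_k=\chi_0(X_k)$ if $\varepsilon_k=0$ and $g_k=|z|-\chi_0(X_k)$ if $\varepsilon_k=1$. By \eqref{eq:chi}, on the box of $(y_1,y_2,X)\in\mathbb Z^m$ we have $c_\varepsilon=|z|$ if $\varepsilon(X)=\varepsilon$, and $c_\varepsilon=0$ otherwise. For states $i\ne j$ consider the admissible shears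
\begin{align*}
S_1=S_3:\quad& y_2\mathrel{+}=(\chi_i(y_1)\wedge c_\varepsilon)-(\chi_j(y_1)\wedge c_\varepsilon),\\
S_2:\quad& y_1\mathrel{+}=(j-i)\bigl(\chi_1(y_2)-\chi_{-1}(y_2)\bigr).
\end{align*}
If $\varepsilon(X)=\varepsilon$, then $\tilde S_1$, $\tilde S_2$, $\tilde S_3$ in this order act on $(y_1,y_2)$ by
\[
(i,0)\mapsto(i,1)\mapsto(j,1)\mapsto(j,0),\qquad(j,0)\mapsto(j,-1)\mapsto(i,-1)\mapsto(i,0),
\]
and they fix $(k,0)$ for $k\ne i,j$. If $\varepsilon(X)\ne\varepsilon$, then $\tilde S_1$ and $\tilde S_3$ do nothing, $y_2$ stays $0$, and all $(k,0)$ are fixed. So $S_3S_2S_1$ realizes the transposition $(i\,j)$ conditionally on $\varepsilon(X)=\varepsilon$, leaving $X$ unchanged. Composing such maps along a factorization of $\pi_\varepsilon$ into transpositions, for all $\varepsilon$ in turn, gives $\Psi$ with $\tilde\Psi\iota(i,X)=\iota(\pi_{\varepsilon(X)}(i),X)$. Put $\Phi=\Psi\circ V$.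
\end{proof}

\begin{proposition}[Orbits become conjugacy classes]\label{prop:orbits}
Consider a machine with step map $T$ and with states numbered $1,\dots,N$, let $m$, $\Phi$ and $\iota$ be as in Lemma~\ref{lem:realize}, and let $B$ be the free abelian $\ell$-group of rank $m+1$. Then $G=G(B,\Phi^*)$ is a finitely presented $\ell$-group with soluble word problem, and its underlying group is abelian-by-(infinite cyclic). Words for the elements $b_{\iota(c)}>e$ of $G$ are computable from the configuration $c$, and
\[
b_{\iota(c)}\sim b_{\iota(c')}\text{ in }G\iff c\text{ and }c'\text{ lie in the same orbit of }T .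
\]
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:free}, $B$ is finitely presented and has soluble word problem. By Proposition~\ref{prop:torus}, the finitely presented $\ell$-group $G$ has soluble word problem, and as a group $G\cong(B\times\mathbb Z[1/M])\rtimes\mathbb Z$ for some $M$. The words for $b_{\iota(c)}$ are explicit. Since $B$ is abelian, Proposition~\ref{prop:torus}(b) and \eqref{eq:translate} show that $b_{\iota(c)}\sim b_{\iota(c')}$ iff $b_{\tilde\Phi^k(\iota(c))}=b_{\iota(c')}$ for some $k\in\mathbb Z$, that is, as $p\mapsto b_p$ is injective, iff $\tilde\Phi^k(\iota(c))=\iota(c')$ for some $k\in\mathbb Z$. From $\tilde\Phi\iota=\iota T$ and the bijectivity of $\tilde\Phi$ and $T$ we get $\tilde\Phi^k\iota=\iota T^k$ for all $k\in\mathbb Z$. Since $\iota$ is injective, the condition is $T^kc=c'$ for some $k\in\mathbb Z$.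
\end{proof}

From here on the problem is one about orbits of machines.

\section{Undecidable orbits}\label{sec:orbits}

An ordinary counter machine is usually not reversible. To make it so, we let it record its history. Two tasks remain. The history must be erased again, because we want target configurations that can be computed in advance; this is done by running the computation backward. And the \emph{backward} orbit of the initial configuration, where the table does not tell us what happens, must be controlled. Both tasks are solved by reversed copies.

\subsection{Reversal}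

The \emph{reversal} of a table $(Q,d,v,\pi)$ has the states $s^R$ $(s\in Q)$, the vectors $v_{s^R}=-v_s$ and the partial maps $\pi^R_\varepsilon(s^R)=(\pi_\varepsilon^{-1}(s))^R$. Thus each rule $(s;\mathrm{cond})\to s'$ becomes $(s'^R;\mathrm{cond})\to s^R$. Let $T^R$ be its step map and put
\[
\rho(s,X)=(s^R,X+v_s).
\]

\begin{lemma}\label{lem:reverse}
If $T(c)$ is defined, then $T^R(\rho(T(c)))=\rho(c)$.
\end{lemma}

\begin{proof}
Let $c=(s,X)$ and $T(c)=(s',X')$, so $X'=X+v_s$ and $s'=\pi_{\varepsilon(X')}(s)$. Then $\rho(s',X')=(s'^R,X'+v_{s'})$. Adding $v_{s'^R}=-v_{s'}$ gives $X'$, and $\pi_{\varepsilon(X')}^{-1}(s')=s$. The result is $(s^R,X')=(s^R,X+v_s)=\rho(c)$.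
\end{proof}

Note that $\rho(s,X)=(s^R,X)$ whenever $v_s=0$.

\subsection{Keeping a history}

An \emph{ordinary counter machine} $\mathcal N$ has counters $N_1,\dots,N_l$ with values in $\mathbb N$, a finite state set, and initial and halting states $s_I\ne s_H$. Each state $s\ne s_H$ has one instruction, either ``add $1$ to $N_i$ and go to $s'$'', or ``if $N_i=0$ go to $s'$, else subtract $1$ from $N_i$ and go to $s''$''. By Minsky \cite{Minsky} and Shepherdson--Sturgis \cite{SS}, for every r.e.\ $E\subseteq\mathbb N$ there is an ordinary counter machine that, started in $s_I$ with counters $(n,0,\dots,0)$, reaches $s_H$ (\emph{halts}) iff $n\in E$. We may and do assume that \emph{no instruction leads to $s_I$}: otherwise add a new initial state whose instruction tests an additional counter, always zero, and in either case passes to the old initial state.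

Number the individual transitions (an addition instruction gives one, a test instruction two) as $\delta=1,\dots,D-1$; so $D\ge2$. Transition $\delta$ has a source $\mathrm{src}\,\delta$, a target $\mathrm{tgt}\,\delta$, possibly a test ($N_i=0$ or $N_i\ne0$) on some $N_i$, and an operation $o_\delta\in\{+1,0,-1\}$ on some $N_i$.

The history is a single number $h$, stored in an additional counter: performing transition $\delta$ replaces $h$ by $Dh+\delta$, so the last transition can be recovered as the residue modulo $D$. To carry this out reversibly we need one more counter $a$. First $h$ is moved to $a$ with multiplication by $D$, then $\delta$ is added, and then $a$ is moved back to $h$ in unit steps, while an index $j\in\mathbb Z/D$ counts down from $\delta$.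

Formally, the table $\mathcal S(\mathcal N)$ has the counters $N_1,\dots,N_l,h,a$ and, for all states $s$ of $\mathcal N$, all $\delta$ and all $j\in\mathbb Z/D$, the states
\begin{itemize}
\item $[s]$, with vector $0$;
\item $(\delta,1)$, which adds $o_\delta$ to the counter $N_i$ of $\delta$;
\item $(\delta,2)$, which performs $h\mathrel{-}=1$, $a\mathrel{+}=D$;
\item $(\delta,3)$, which performs $a\mathrel{+}=\delta$;
\item $\langle s,j\rangle$, which performs $a\mathrel{-}=1$, $h\mathrel{+}=1$.
\end{itemize}
The rules are as follows.
\begin{itemize}
\item[(R1)] $[\mathrm{src}\,\delta]$: if the test of $\delta$ (if any) is satisfied $\to(\delta,1)$.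
\item[(R2)] $(\delta,1)$; $a=0$: if $h\ne0\to(\delta,2)$; if $h=0\to(\delta,3)$.
\item[(R3)] $(\delta,2)$; $a\ne0$: if $h\ne0\to(\delta,2)$; if $h=0\to(\delta,3)$.
\item[(R4)] $(\delta,3)$; $h=0$: $\to\langle\mathrm{tgt}\,\delta,\delta\rangle$.
\item[(R5)] $\langle s,j\rangle$; $h\ne0$: if $a\ne0\to\langle s,j-1\rangle$; if $a=0$ and $j=1\to[s]$.
\end{itemize}

\begin{lemma}\label{lem:history}
These rules are injective, and no rule starts at $[s_H]$. Let $T$ be the step map of $\mathcal S(\mathcal N)$, let $N\in\mathbb N^l$, and let $c_0=([s_I];N,0,0)$, with $h=a=0$.
\begin{enumerate}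
\item[(a)] If $\mathcal N$, started at $(s_I,N)$, halts with counters $N'$, then $T^kc_0=([s_H];N',h',0)$ for some $k\ge1$ and $h'\ge1$, and the states of $T^ic_0$ for $1\le i<k$ are different from $[s_I]$ and $[s_H]$.
\item[(b)] If $\mathcal N$, started at $(s_I,N)$, does not halt, then $T^ic_0$ is defined for all $i\ge1$, and its state is different from $[s_I]$ and $[s_H]$.
\end{enumerate}
A counter $N_i$ that is not mentioned in the instructions of $\mathcal N$ is neither changed by the vectors nor tested by the rules of $\mathcal S(\mathcal N)$.
\end{lemma}

\begin{proof}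
For each pattern the rules define a partial function of the state: in (R1), of the two transitions of a test instruction exactly one has its test satisfied; the other cases exclude each other visibly. For injectivity, fix a pattern and list how each state can be entered.
\begin{itemize}
\item $(\delta,1)$ only from $[\mathrm{src}\,\delta]$.
\item $(\delta,2)$ and $(\delta,3)$ only from $(\delta,1)$ if $a=0$, and only from $(\delta,2)$ if $a\ne0$.
\item $\langle s,j\rangle$, if $h=0$, only from $(\delta,3)$ with $\delta\equiv j\bmod D$, which is unique as $1\le\delta\le D-1$; if $h\ne0$, only from $\langle s,j+1\rangle$.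
\item $[s]$ only from $\langle s,1\rangle$.
\end{itemize}
The third item is the reason for the index $j$: without it, transitions with a common target would merge. No rule starts at $[s_H]$, because $s_H$ has no instruction.

Now let $\mathcal N$ pass from $(s,N)$ to $(s',N')$ by transition $\delta$. We follow the table from $([s];N,h,0)$ with $h\ge0$.
\begin{enumerate}
\item By (R1) it enters $(\delta,1)$, whose execution turns $N$ into $N'$.
\item If $h>0$, $(\delta,2)$ is executed exactly $h$ times and turns the pair of counters $(h,a)$ from its value $(h,0)$ into $(0,Dh)$. If $h=0$, it is skipped.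
\item $(\delta,3)$ gives the counter values $(0,A)$ with $A=Dh+\delta\ge1$, and the state becomes $\langle s',\delta\rangle$.
\item The $i$-th execution of a state $\langle s',\cdot\rangle$ occurs in $\langle s',\delta-i+1\rangle$ and results in the counter values $(i,A-i)$. For $i<A$ the process continues. At $i=A\equiv\delta\bmod D$ the index is $1$ and the counter $a$ is $0$, so the next state is $[s']$.
\end{enumerate}
Thus the table reaches $([s'];N',Dh+\delta,0)$, with no state $[\,\cdot\,]$ strictly in between. Concatenating these simulations gives (a) and (b), because $s_I\ne s_H$, $\mathcal N$ never re-enters $s_I$, and $\mathcal N$ stops on entering $s_H$. The last statement holds by construction.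
\end{proof}

For instance, if $D=3$, $h=2$ and $\delta=1$, then $(h,a)$ runs through $(2,0)$, $(1,3)$, $(0,6)$, $(0,7)$, $(1,6),\dots,(7,0)$, and the index in the seven executions of step~4 is $1,0,2,1,0,2,1$. Read backward, the last phase divides $7$ by $3$ and stops at $h=0$ with the remainder $\delta=1$ as its index.

\subsection{Gluing sheets}

\begin{definition}
Let a machine with step map $T$ have two distinguished states $\mathsf{in}\ne\mathsf{out}$ with $v_{\mathsf{in}}=v_{\mathsf{out}}=0$, and let $c$ be a configuration with state $\mathsf{in}$. We say that $c$ \emph{traverses} the machine to $c'$ if $c'=T^kc$ for some $k\ge1$, the state of $c'$ is $\mathsf{out}$ and the states of $T^ic$ for $1\le i<k$ are not in $\{\mathsf{in},\mathsf{out}\}$. We say that $c$ is \emph{trapped} if the states of $T^ic$ for all $i\ge1$ are not in $\{\mathsf{in},\mathsf{out}\}$.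
\end{definition}

Suppose we extend $\mathcal S(\mathcal N)$ to a machine, with $\mathsf{in}=[s_I]$ and $\mathsf{out}=[s_H]$. A halting computation reaches $\mathsf{out}$, but with an unpredictable history. To return to a configuration that is known in advance, glue $\mathsf{out}$ to the state $\mathsf{out}^S$ of a reversed copy $S$ of the machine: the run then goes back to $\mathsf{in}^S$ and erases the history. What happened before $\mathsf{in}$ depends on the arbitrary extension. To remove this dependence, glue $\mathsf{in}^R$ to $\mathsf{in}$, where $R$ is \emph{another} reversed copy: then the past of a trapped configuration is the mirror image of its future, and its orbit never leaves the sheets of the machine and of $R$. See Figure~\ref{fig:sheets}.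

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth]
\draw[->] (6,2) -- (0.2,2);
\draw[->] (0,1) -- (5.8,1);
\draw[->] (6,0) -- (0.2,0);
\fill (0,2) circle (2pt);
\fill (6,2) circle (2pt);
\fill (0,1) circle (2pt);
\fill (6,1) circle (2pt);
\fill (0,0) circle (2pt);
\fill (6,0) circle (2pt);
\node[above] at (0,2) {$\mathsf{in}^R$};
\node[above] at (6,2) {$\mathsf{out}^R$};
\node[above] at (0.15,1) {$\mathsf{in}$};
\node[above] at (5.9,1) {$\mathsf{out}$};
\node[below] at (0,0) {$\mathsf{in}^S$};
\node[below] at (6,0) {$\mathsf{out}^S$};
\node[above] at (3,2) {$Q^R$ (reversed)};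
\node[above] at (3,1) {$Q$ (forward)};
\node[above] at (3,0) {$Q^S$ (reversed)};
\draw[->,dashed] (-0.15,2) .. controls (-1.1,1.9) and (-1.1,1.1) .. (-0.15,1);
\draw[->,dashed] (6.15,1) .. controls (7.1,0.9) and (7.1,0.1) .. (6.15,0);
\end{tikzpicture}
\caption{Three copies (``sheets'') of the state set of a machine, one forward and two reversed. Dashed arrows are the redirections $\mathsf{in}^R\to\mathsf{in}$ and $\mathsf{out}\to\mathsf{out}^S$. A run that traverses the machine from $\mathsf{in}$ to $\mathsf{out}$ continues backward to $\mathsf{in}^S$. If a configuration with state $\mathsf{in}$ is trapped, then its entire past lies in the sheet $Q^R$ and its entire future in the sheet $Q$.}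
\label{fig:sheets}
\end{figure}

\begin{proposition}\label{prop:sheets}
For every r.e.\ $E\subseteq\mathbb N$ there are a machine and computable sequences of configurations $p_n,q_n$ such that $p_n$ and $q_n$ lie in the same orbit iff $n\in E$.
\end{proposition}

\begin{proof}
Let $\mathcal N$ be an ordinary counter machine that, started with counters $(n,0,\dots,0)$, halts iff $n\in E$, and such that no instruction leads to $s_I$. Extend $\mathcal S(\mathcal N)$ to a machine $(Q,d,v,\pi)$ with step map $T$, and let $\mathsf{in}=[s_I]$, $\mathsf{out}=[s_H]$. Put $c_0=(\mathsf{in};n,0,\dots,0)$ and $c_k=T^kc_0$ for $k\ge0$. By Lemma~\ref{lem:history}, $c_0$ traverses the machine to some $c_K$ if $n\in E$, and is trapped if $n\notin E$.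

Let $Q^R$ and $Q^S$ carry two copies of the reversed machine, with step maps $T^R,T^S$ and the corresponding maps $\rho_R$ and $\rho_S$ from configurations over $Q$. Let $\hat{\mathcal M}$ be the machine with states $Q\sqcup Q^R\sqcup Q^S$, with the vectors of the three machines, and with the permutations
\[
\hat\pi_\varepsilon=\lambda\circ(\pi_\varepsilon\sqcup\pi_\varepsilon^R\sqcup\pi_\varepsilon^S),\qquad\lambda=(\mathsf{in}\ \mathsf{in}^R)(\mathsf{out}\ \mathsf{out}^S).
\]
Its step map $\hat T$ makes a step of the machine in question and then applies $\lambda$ to the state. Put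
\[
p_n=c_0=(\mathsf{in};n,0,\dots,0),\qquad q_n=\rho_S(c_0)=(\mathsf{in}^S;n,0,\dots,0).
\]

Let $n\in E$. For $0\le k\le K-2$ the state of $c_{k+1}$ is fixed by $\lambda$, so $\hat Tc_k=c_{k+1}$. The state of $c_K$ is $\mathsf{out}$, and $v_{\mathsf{out}}=0$, so $\hat Tc_{K-1}=\rho_S(c_K)$. For $K\ge k\ge1$ the state of $c_{k-1}$ is not $\mathsf{out}$, so $\lambda$ fixes the state of $\rho_S(c_{k-1})$, and Lemma~\ref{lem:reverse} gives $\hat T\rho_S(c_k)=\rho_S(c_{k-1})$. Hence $\hat T^{2K}p_n=q_n$.

Let $n\notin E$. For $k\ge0$ the state of $c_{k+1}$ is fixed by $\lambda$, so $\hat Tc_k=c_{k+1}$. For $k\ge2$ the state of $c_{k-1}$ is not $\mathsf{in}$, so $\lambda$ fixes the state of $\rho_R(c_{k-1})$, and $\hat T\rho_R(c_k)=\rho_R(c_{k-1})$ by Lemma~\ref{lem:reverse}. Finally $T^R\rho_R(c_1)=\rho_R(c_0)=(\mathsf{in}^R;n,0,\dots,0)$, so $\hat T\rho_R(c_1)=c_0$. Therefore the orbit of $p_n$ is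
\[
\dots,\ \rho_R(c_2),\ \rho_R(c_1),\ c_0,\ c_1,\ c_2,\ \dots
\]
It has no state in $Q^S$, so $q_n$ does not belong to it.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Given $E$, take the machine and $p_n,q_n$ from Proposition~\ref{prop:sheets}, and let $G$ be the $\ell$-group of Proposition~\ref{prop:orbits} for this machine. Let $u_n,v_n$ be the words for $b_{\iota(p_n)},b_{\iota(q_n)}$. They are computable from $n$, and $u_n\sim v_n$ in $G$ iff $p_n$ and $q_n$ lie in the same orbit, that is, iff $n\in E$.
\end{proof}

\section{Proof of Theorem~\ref{thm:B}}\label{sec:B}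

\subsection{One conjugacy class: the plan}

By Proposition~\ref{prop:orbits} we need a machine with one configuration $p_*$ whose orbit contains a configuration computed from $m'$ iff $m'\in E$, for an m-complete set $E$. So the orbit has to enumerate $E$. Let $F$ be an injective computable function with image $E$. For $n=1,2,\dots$ in turn the machine should compute $F(n)$ and show $F(n)$ \emph{alone}, without the stage number $n$, because the configuration to look for must be computable from $m'$ without knowing whether $m'=F(n)$ for some $n$. Since the machine is reversible, it can drop $n$ only if $n$ is recoverable from what remains. It is: $n=F^{-1}(F(n))$. So $n$ is erased by running a computation of $F^{-1}$ backward. After $F(n)$ has been shown, everything is undone and the machine proceeds to $n+1$. In the other direction of time the machine comes to stage $0$; we arrange that $F(0)$ is undefined, so that the run is trapped there.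

Let $E\subseteq\{1,2,\dots\}$ be an m-complete r.e.\ set. It is infinite, so it is the image of an injective computable $F:\{1,2,\dots\}\to\{1,2,\dots\}$. Regard $F$ as a partial function on $\mathbb N$, undefined at $0$. Put $f_1=F$ and $f_2=F^{-1}$, which is defined exactly on $E$; both are partial recursive with values $\ge1$.

\subsection{Blocks: computing a value and erasing the history}

Choose ordinary counter machines $\mathcal N^{(1)},\mathcal N^{(2)}$ with a common list of counters including $R_1,R_2,K$, such that
\begin{itemize}
\item the instructions of $\mathcal N^{(i)}$ do not mention $R_{3-i}$;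
\item started with $R_i=x$ and all other counters $0$, $\mathcal N^{(i)}$ halts iff $f_i(x)$ is defined, and then $R_i=x$, $K=f_i(x)$ and all other counters are $0$;
\item no instruction of $\mathcal N^{(i)}$ leads to its initial state.
\end{itemize}
These exist. Counter machines compute all partial recursive functions; let the computation act on a copy of the input in separate registers, put the result into $K$, empty the working registers at the end, and arrange the last condition as in Section~\ref{sec:orbits}.

Let $\mathcal S_i=\mathcal S(\mathcal N^{(i)})$, regarded as a table on the common counters together with $h$ and $a$. By Lemma~\ref{lem:history}, $R_{3-i}$ is neither changed nor tested by $\mathcal S_i$. Write $\mathsf H=[s_H]$ for its halting state. The \emph{block} $\mathcal B_i$ consists of $\mathcal S_i$, the reversal of $\mathcal S_i$, whose states we denote here by $\bar s$, and two further states: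
\[
\kappa_1:\ K\mathrel{-}=1,\ a\mathrel{+}=1,\ R_{3-i}\mathrel{+}=1;\qquad\kappa_2:\ a\mathrel{-}=1,\ K\mathrel{+}=1 .
\]
The additional rules are
\begin{itemize}
\item $(\mathsf H;\ K\ne0,\ a=0)\to\kappa_1$;
\item $(\kappa_1;\ a\ne0,\ K\ne0)\to\kappa_1$ and $(\kappa_1;\ a\ne0,\ K=0)\to\kappa_2$;
\item $(\kappa_2;\ K\ne0,\ a\ne0)\to\kappa_2$ and $(\kappa_2;\ K\ne0,\ a=0)\to\bar{\mathsf H}$.
\end{itemize}
So $\mathcal B_i$ computes $K=f_i(x)$, copies this value to $R_{3-i}$, and then uncomputes. The rules are injective. Indeed, those of $\mathcal S_i$ and of its reversal are. No rule of $\mathcal S_i$ starts at $\mathsf H$; so $\mathsf H$ has only the new outgoing rule, no rule of the reversal leads to $\bar{\mathsf H}$, and $\bar{\mathsf H}$ is entered only from $\kappa_2$. The state $\kappa_1$ is entered from $\mathsf H$ only if $a=0$, and from itself only if $a\ne0$. The state $\kappa_2$ is entered from $\kappa_1$ only if $K=0$, and from itself only if $K\ne0$. No condition mentions $R_{3-i}$.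

Extend $\mathcal B_i$ to a machine with state set $Q_i$ and step map $T_i$. Let
\[
\mathsf{in}_i=[s_I],\qquad\mathsf{out}_i=\overline{[s_I]},
\]
where $s_I$ is the initial state of $\mathcal N^{(i)}$; both have vector $0$. Write $\langle s;x_1,x_2\rangle$ for the configuration with state $s$, $R_1=x_1$, $R_2=x_2$ and all other counters $0$.

\begin{lemma}\label{lem:block}
Let $c$ be the configuration of $\mathcal B_i$ with state $\mathsf{in}_i$, $R_i=x$ and all other counters $0$. If $f_i(x)$ is defined, then $c$ traverses the machine to the configuration with state $\mathsf{out}_i$, $R_i=x$, $R_{3-i}=f_i(x)$ and all other counters $0$. If $f_i(x)$ is undefined, then $c$ is trapped.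
\end{lemma}

\begin{proof}
Until $\mathsf H$ is reached, the run is that of $\mathcal S_i$, through $c_0=c,c_1,c_2,\dots$. If $f_i(x)$ is undefined, Lemma~\ref{lem:history}(b) says that it stays among the states of $\mathcal S_i$ different from $[s_I]$ forever; so $c$ is trapped.

Let $f=f_i(x)$ be defined. By Lemma~\ref{lem:history}(a), $\mathsf H$ is first reached at some $c_l$, $l\ge1$, with $K=f\ge1$, $a=0$, $R_{3-i}=0$, and none of $c_1,\dots,c_l$ has state $[s_I]$. Then $\kappa_1$ is executed $f$ times, which gives $K=0$, $a=f$, $R_{3-i}=f$. Then $\kappa_2$ is executed $f$ times, which gives $K=f$, $a=0$ and state $\bar{\mathsf H}$. Apart from $R_{3-i}=f$, the counters are again those of $c_l$; since $v_{\mathsf H}=0$, the configuration is $\rho(c_l)$ with $f$ added to the counter $R_{3-i}$, where $\rho$ belongs to the table $\mathcal S_i$ and its barred reversal. By Lemma~\ref{lem:reverse}, applied to $\mathcal S_i$, the reversed table passes through $\rho(c_l),\rho(c_{l-1}),\dots,\rho(c_0)$; this remains so after adding $f$ to $R_{3-i}$, because no condition mentions this counter. The run ends in state $\overline{[s_I]}=\mathsf{out}_i$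 with the counters of $c_0$ except that $R_{3-i}=f$. The states in between are those of $c_1,\dots,c_l$, then $\kappa_1,\kappa_2$, and the barred states of $c_l,\dots,c_1$; none of them is $\mathsf{in}_i$ or $\mathsf{out}_i$.
\end{proof}

\subsection{The machine for part (1)}

Let $\pi^i_\varepsilon$ be the permutations of the machine extending $\mathcal B_i$, and take its reversal on $Q_i^R$, with permutations $\pi^{iR}_\varepsilon$ and step map $T_i^R$; from now on $\rho$ refers to these reversals. Let $\hat{\mathcal M}$ have the states
\[
Q_1\sqcup Q_2\sqcup Q_1^R\sqcup Q_2^R\sqcup\{\sigma\},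
\]
where $\sigma$ performs $R_1\mathrel{+}=1$, and the permutations
\[
\lambda\circ(\pi^1_\varepsilon\sqcup\pi^2_\varepsilon\sqcup\pi^{1R}_\varepsilon\sqcup\pi^{2R}_\varepsilon\sqcup\mathrm{id}_\sigma).
\]
Here $\lambda$ is a permutation of the set $Z=\{\mathsf{in}_i,\mathsf{out}_i,\mathsf{in}_i^R,\mathsf{out}_i^R,\sigma:i=1,2\}$, extended by the identity outside $Z$, with
\[
\lambda(\mathsf{out}_1)=\mathsf{out}_2^R,\quad\lambda(\mathsf{in}_2^R)=\mathsf{in}_2,\quad\lambda(\mathsf{out}_2)=\mathsf{out}_1^R,\quad\lambda(\mathsf{in}_1^R)=\sigma,\quad\lambda(\sigma)=\mathsf{in}_1 ;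
\]
the other values on $Z$ are chosen arbitrarily. This is possible, since the five prescribed values are distinct. Let $\hat T$ be the step map and
\[
p_*=\langle\mathsf{in}_1;1,0\rangle .
\]

\emph{Forward orbit.} For $n\ge1$, iterating $\hat T$ gives
\begin{multline*}
\langle\mathsf{in}_1;n,0\rangle\xrightarrow{\ \mathcal B_1\ }\langle\mathsf{out}_2^R;n,F(n)\rangle\xrightarrow{\ \mathcal B_2^R\ }\langle\mathsf{in}_2;0,F(n)\rangle\\
\xrightarrow{\ \mathcal B_2\ }\langle\mathsf{out}_1^R;n,F(n)\rangle\xrightarrow{\ \mathcal B_1^R\ }\langle\sigma;n,0\rangle\longrightarrow\langle\mathsf{in}_1;n+1,0\rangle .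
\end{multline*}
We check the segments; in each, the states strictly inside are outside $Z$ by Lemma~\ref{lem:block}, so $\lambda$ changes the state only at the end.
\begin{itemize}
\item By Lemma~\ref{lem:block}, $\langle\mathsf{in}_1;n,0\rangle$ traverses $\mathcal B_1$ to $\langle\mathsf{out}_1;n,F(n)\rangle$; then $\lambda$ turns $\mathsf{out}_1$ into $\mathsf{out}_2^R$.
\item Since $f_2(F(n))=n$, $\langle\mathsf{in}_2;0,F(n)\rangle$ traverses $\mathcal B_2$ to $\langle\mathsf{out}_2;n,F(n)\rangle$. By Lemma~\ref{lem:reverse} and $v_{\mathsf{in}_2}=v_{\mathsf{out}_2}=0$, $T_2^R$ leads from $\langle\mathsf{out}_2^R;n,F(n)\rangle$ to $\langle\mathsf{in}_2^R;0,F(n)\rangle$; then $\lambda$ turns $\mathsf{in}_2^R$ into $\mathsf{in}_2$.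
\item The same traversal of $\mathcal B_2$, run forward, leads to $\langle\mathsf{out}_2;n,F(n)\rangle$, and $\lambda$ turns $\mathsf{out}_2$ into $\mathsf{out}_1^R$.
\item By Lemma~\ref{lem:reverse}, the reversed first traversal leads to $\langle\mathsf{in}_1^R;n,0\rangle$, and $\lambda$ turns $\mathsf{in}_1^R$ into $\sigma$.
\item The state $\sigma$ increases $R_1$ to $n+1$, and $\lambda$ turns $\sigma$ into $\mathsf{in}_1$.
\end{itemize}
Hence the forward orbit of $p_*$ meets the state $\mathsf{in}_2$ exactly in the configurations $\langle\mathsf{in}_2;0,F(n)\rangle$, $n\ge1$.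

\emph{Backward orbit.} We have $\hat T^{-1}p_*=\langle\sigma;0,0\rangle$. Since $\lambda^{-1}(\sigma)=\mathsf{in}_1^R$, the configuration before it is the $T_1^R$-preimage of $\langle\mathsf{in}_1^R;0,0\rangle=\rho(c_0)$, where $c_0=\langle\mathsf{in}_1;0,0\rangle$; by Lemma~\ref{lem:reverse} this preimage is $\rho(T_1c_0)$. As $F(0)$ is undefined, $c_0$ is trapped in $\mathcal B_1$. So the states of $\rho(T_1^kc_0)$, $k\ge1$, are outside $Z$ and fixed by $\lambda^{-1}$, and the earlier configurations are $\rho(T_1^2c_0),\rho(T_1^3c_0),\dots$. All of them have states in $Q_1^R$, so $\mathsf{in}_2$ does not occur.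

Together: for $m'\ge1$,
\begin{equation}\label{eq:single}
\langle\mathsf{in}_2;0,m'\rangle\text{ lies in the orbit of }p_*\iff m'\in E .
\end{equation}

\begin{proof}[Proof of Theorem~\ref{thm:B}(1)]
Let $G$ be the $\ell$-group of Proposition~\ref{prop:orbits} for $\hat{\mathcal M}$, and let $u=b_{\iota(p_*)}>e$ and $v_{m'}=b_{\iota\langle\mathsf{in}_2;0,m'\rangle}$. By \eqref{eq:single}, $v_{m'}\sim u$ iff $m'\in E$. So $E$ is many-one reducible to $\{v:v\sim u\}$, which is r.e. The remaining properties of $G$ are in Proposition~\ref{prop:orbits}.
\end{proof}

\subsection{Parts (2)--(4)}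

\begin{proof}[Proof of Theorem~\ref{thm:B}(2)]
Let $G$, $u$ and $v_{m'}$ be as in the proof of (1), identify $G$ with $\hat G$ by Proposition~\ref{prop:torus}, and let $\theta=\Phi^*$. We claim that the $\ell$-ideal of $G$ generated by $u$ is
\[
I=\Bigl\{f\in B:|f|\le l\sum_{k\in A}\theta^k(u)\text{ for some finite }A\subset\mathbb Z\text{ and }l\in\mathbb N\Bigr\}.
\]
It contains $u$, and it is an $\ell$-subgroup, since $|f\pm g|\le|f|+|g|$ and $|f\vee0|\le|f|$ in the abelian group $B$. It is convex in $G$, because it is convex in $B$, and $B$ is convex in $\hat G$, being the kernel of the order-preserving homomorphism to $H$. It is normal, because conjugation by $t^k\omega c$ acts on $B$ as $\theta^k$. And it is contained in every $\ell$-ideal containing $u$.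

By \eqref{eq:translate}, the elements $\theta^k(u)$ are the $b_{p'}$ with $p'$ in the $\tilde\Phi$-orbit of $\iota(p_*)$, which is the $\iota$-image of the orbit of $p_*$. If $q\in\mathbb Z^m$ is in this $\tilde\Phi$-orbit, then $b_q\in I$. If not, then by \eqref{eq:bump} all these $b_{p'}$ vanish at $(q,1)$, while $b_q(q,1)=1$; so $b_q\notin I$. With \eqref{eq:single}, $v_{m'}=e$ in $G/I$ iff $m'\in E$. Since the word problem of a finitely presented $\ell$-group is r.e., that of $G/I$ is $\Sigma_1$-complete. Quotients of metabelian groups are metabelian.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(3)]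
Let $A$ be a finitely presented $\ell$-group that is abelian. Its conjugacy problem is its word problem. Being abelian, $A$ is the quotient of some $F_n$, regarded as in Lemma~\ref{lem:free} as an $\ell$-group of functions on $\mathbb R^n$, by the $\ell$-ideal generated by finitely many elements $r_i$, that is, by $r=\sum|r_i|\ge0$. So a word $f$ is $0$ in $A$ iff $|f|\le lr$ for some $l\in\mathbb N$. We claim that this holds iff $r(x)=0$ implies $f(x)=0$ on $\mathbb R^n$. One direction is clear. For the converse, write $|f|$ and $r$ as finite joins of finite meets of linear forms, and take the coordinate hyperplanes and the hyperplanes where two different ones of these linear forms agree. They subdivide $\mathbb R^n$ into finitely many closed pointed polyhedral cones. On each cone the linear forms are totally ordered, so $|f|$ and $r$ are linear there. On each generating ray of these cones where $r$ vanishes, $|f|$ vanishes too. So for large $l$ we have $|f|\le lr$ on all generating rays, and, by linearity on each cone, everywhere. The condition ``$r(x)=0$ implies $f(x)=0$'' is decidable in the theory of $(\mathbb R,+,<)$. So $A$ has soluble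 word and conjugacy problems.
\end{proof}

For (4) recall that the lattice of an $\ell$-group is distributive; that the \emph{polar} $\{x:|x|\wedge|g|=e\}$ of an element $g$ is a convex $\ell$-subgroup; that $p\wedge q=e$ implies $p\vee q=pq=qp$; that elements $a,g$ with $|a|\wedge|g|=e$ commute; and that $g=g^+(g^-)^{-1}$ with $g^+=g\vee e$, $g^-=g^{-1}\vee e$ and $g^+\wedge g^-=e$.

\begin{proof}[Proof of Theorem~\ref{thm:B}(4)]
Let $L$ have generators $a_i$ and let $G$ have generators $g_j$. Let $J$ be the $\ell$-group presented by all $a_i,g_j$ with the relations of both presentations together with $|a_i|\wedge|g_j|=e$ for all $i,j$. Let $L',G'$ be the $\ell$-subgroups of $J$ generated by the $a_i$ and by the $g_j$. The polar of $g_j$ contains all $a_i$, hence $L'$; so the polar of each $a\in L'$ contains all $g_j$, hence $G'$. Thus $|a|\wedge|g|=e$ for all $a\in L'$, $g\in G'$. It follows that $L'$ and $G'$ commute elementwise and meet trivially, and that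
\[
ag=(a^+g^+)(a^-g^-)^{-1},\qquad a^+g^+\wedge a^-g^-=(a^+\vee g^+)\wedge(a^-\vee g^-)=e
\]
by distributivity. If $p\wedge q=e$, then $pq^{-1}\vee e=(p\vee q)q^{-1}=p$. So $ag\vee e=a^+g^+=(a\vee e)(g\vee e)$. Hence $L'G'$ is an $\ell$-subgroup, so it is $J$; and, as $L'\cap G'=\{e\}$, $ag\ge e$ iff $a\ge e$ and $g\ge e$. That is, $J=L'\times G'$ as an $\ell$-group.

The generators $(a_i,e)$ and $(e,g_j)$ of $L\times G$ satisfy the relations of $J$, so there is a natural map $J\to L\times G$. Its composites with the surjections $L\to L'$ and $G\to G'$ are the inclusions of the factors. So these surjections are injective, and $J\cong L\times G$; in particular, $L\times G$ is finitely presented.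

The word problem of $L\times G$ is decided by those of $L$ and $G$, the latter being soluble, and $L$ embeds in it on its own generators; so it has the degree of that of $L$. The conjugacy problem is r.e. Since $(e,u)\sim(e,v)$ in $L\times G$ iff $u\sim v$ in $G$, it is $\Sigma_1$-complete by (1).
\end{proof}

\begin{thebibliography}{9}
\bibitem{Minsky} Minsky, \emph{Ann. of Math.} \textbf{74} (1961).
\bibitem{SS} Shepherdson and Sturgis, \emph{J. ACM} \textbf{10} (1963).
\bibitem{Weinberg} Weinberg, \emph{Math. Ann.} \textbf{151} (1963).
\end{thebibliography}
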